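\title{The exact range of Wasserstein contractivity for the porous medium equation in several dimensions}

\begin{abstract}
For $m>1$ and $N\ge2$ we determine the exponents $p\in[1,\infty]$ for which the flow of the porous medium equation $u_t=\Delta(u^m)$ in $\mathbb{R}^N$ does not increase the $p$-Wasserstein distance. This happens if and only if $1<p<\infty$ and
\[
\frac{(p-2)^2}{p-1}\le\frac{4\,(1+N(m-1))}{(N-1)(m-1)^2},
\]
that is, on a closed interval $[p_-,p_+]$ whose endpoints are explicit conjugate exponents. The same method characterizes contractivity for all radial, strictly convex transport costs. Both directions reduce to the sign of one quadratic form on symmetric matrices: where it is negative, a small perturbation of a translation increases the cost, and where it is nonnegative, a duality argument along a curve of solutions gives contraction.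
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection{Transport distances and the porous medium flow}

Let $m>1$ and $N\ge2$, and consider the porous medium equation (PME)
\begin{equation}\label{eq:pme}
u_t=\Delta(u^m),\qquad x\in\mathbb{R}^N,\ t>0,
\end{equation}
with nonnegative integrable initial data. A solution is always the standard $L^1$ solution \cite{Vaz}; the properties that we use are listed in Section~\ref{sec:tools}. Mass is conserved, so two solutions that start with the same mass can be compared at every time by asking how far mass must be moved to turn one into the other.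

For $0\le f_1,f_2\in L^1(\mathbb{R}^N)$ of equal mass, let $\mathcal{T}(f_1,f_2)$ be the class of Borel maps $T$ that push $f_1$ forward to $f_2$, meaning that $\int\xi(T(x))f_1(x)\,dx=\int\xi(y)f_2(y)\,dy$ for all bounded Borel $\xi$; we write $f_2=T_\#f_1$. The $p$-Wasserstein (Monge--Kantorovich) distance is
\[
d_p(f_1,f_2)^p=\inf_{T\in\mathcal{T}(f_1,f_2)}\int|x-T(x)|^pf_1(x)\,dx\quad(1\le p<\infty),
\]
\[
d_\infty(f_1,f_2)=\inf_{T\in\mathcal{T}(f_1,f_2)}\operatorname*{ess\,sup}_{f_1}|x-T(x)|,
\]
the essential supremum being taken with respect to the measure $f_1\,dx$. Thus $d_1$ is the least total of mass times distance, and $d_\infty$ is the least bound on the distance that any particle has to travel. The PME flow is called \emph{contractive in $d_p$} if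
\[
d_p(u_1(t),u_2(t))\le d_p(u_1(0),u_2(0))\qquad(t>0)
\]
for any two solutions of equal mass with $d_p(u_1(0),u_2(0))<\infty$. Since any time can be taken as the initial time, this is equivalent to $t\mapsto d_p(u_1(t),u_2(t))$ being nonincreasing. The problem that we solve is to determine, for given $m$ and $N$, the exact set of $p$ for which the flow is contractive.

\subsection{What one would guess}\label{sec:guess}

For the heat equation, $m=1$, every $p<\infty$ works. If $T$ moves $u_1(0)$ to $u_2(0)$, let the particles at $x$ and at $T(x)$ make the same Gaussian jump $z$; pairing $x+z$ with $T(x)+z$ couples $u_1(t)$ with $u_2(t)$ using the same displacements $T(x)-x$ as before (fact (T1) below passes from such couplings to maps). For $m>1$ the diffusivity $mu^{m-1}$ depends on the density, paired particles diffuse at different rates, and this argument breaks down.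

Two facts are known for $m>1$. The flow is contractive for $p=2$. It is not contractive for large $p$, and the known threshold comes from the radially symmetric focusing (hole-filling) solution. For $t<t_*$ this solution vanishes in a ball $\{|x|<r_1(t)\}$ and is positive just outside; the hole closes at time $t_*$, with $r_1(t)\sim a(t_*-t)^{\beta_*}$ for some $a>0$, leaving a profile $c|x|^{\varepsilon}$ with $\varepsilon>0$. The focusing exponent $\beta_*=\beta_*(m,N)$ satisfies $1/2<\beta_*<1$, decreases with $m$, and tends to $1/2$ as $m\to\infty$ and to $1$ as $m\to1$. The flow is not contractive in $d_p$ for any $p>p(m,N)$, where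
\begin{equation}\label{eq:focus}
p(m,N)=\frac1{1-\beta_*}\Big(N\beta_*+\frac{2\beta_*-1}{m-1}\Big),\qquad N<p(m,N)<\infty .
\end{equation}
From these facts one might guess the range $[1,p(m,N)]$: small $p$ looks harmless, and the obstruction for large $p$ looks tied to the geometry of a closing hole. The true obstruction is local, it acts on both sides of $p=2$, and it is found by looking at the pairs for which contractivity holds with equality. Let $f$ be bounded with compact support and mass $M$, and let $u_1(0)=f$, $u_2(0)=f(\cdot-z)$. Then $u_2(t)=u_1(t)(\cdot-z)$, every map between the two has mean displacement $z$, and Jensen's inequality gives $d_p(u_1(t),u_2(t))=M^{1/p}|z|$ for all $t\ge0$ and $p<\infty$. Translations leave no room to spare, so contractivity is at stake in every neighborhood of a translation.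

\subsection{Results}

Throughout, $n=m-1>0$. Put
\begin{equation}\label{eq:K}
K=\frac{4\,(1+N(m-1))}{(N-1)(m-1)^2},\qquad \sqrt\lambda=\frac{\sqrt K+\sqrt{K+4}}2 .
\end{equation}
Since $1+Nn+(N-1)n^2=(1+n)(1+(N-1)n)$, we have explicitly
\[
\lambda=\left(\frac{\sqrt{1+N(m-1)}+\sqrt{m\,(1+(N-1)(m-1))}}{(m-1)\sqrt{N-1}}\right)^{2}.
\]
Here $\lambda>1$ and $1/\sqrt\lambda=\frac12(\sqrt{K+4}-\sqrt K)$, so $\sqrt\lambda-1/\sqrt\lambda=\sqrt K$. The function $\sqrt b-1/\sqrt b$ is increasing, changes sign under $b\mapsto1/b$, and has square $b+\frac1b-2$. Hence, for $b>0$,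
\begin{equation}\label{eq:interval}
b+\frac1b-2\le K\iff \frac1\lambda\le b\le\lambda .
\end{equation}

\begin{theorem}\label{thm:p}
Let $m>1$, $N\ge2$, $1\le p\le\infty$. The PME flow is contractive in $d_p$ if and only if
\[
1<p<\infty\quad\text{and}\quad\frac{(p-2)^2}{p-1}\le\frac{4\,(1+N(m-1))}{(N-1)(m-1)^2},
\]
that is, if and only if $p_-\le p\le p_+$, where $p_-=1+\frac1\lambda$ and $p_+=1+\lambda$. The endpoints are included, and $(p_--1)(p_+-1)=1$. In particular the flow is not contractive for $p=1$ or $p=\infty$.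
\end{theorem}

The exponent $p$ enters only through the anisotropy of the cost. If $L(z)=h(|z|)$ and $r=|z|>0$, then $\nabla L(z)=h'(r)z/r$, and $D^2L(z)$ has the eigenvalue $h''(r)$ along $z$ and $h'(r)/r$ on $z^\perp$. The ratio of the two is $e_h(r)=rh''(r)/h'(r)$.

\begin{theorem}\label{thm:h}
Let $h\in C([0,\infty))\cap C^2((0,\infty))$ with $h(0)=0$ and $h',h''>0$ on $(0,\infty)$. Put
\[
C_h(f_1,f_2)=\inf_{T\in\mathcal{T}(f_1,f_2)}\int h(|x-T(x)|)f_1(x)\,dx,\qquad e_h(r)=\frac{rh''(r)}{h'(r)} .
\]
Then $C_h(u_1(t),u_2(t))\le C_h(u_1(0),u_2(0))$ holds for all $t>0$ and all pairs of PME solutions of equal mass with $C_h(u_1(0),u_2(0))<\infty$ if and only if $\frac1\lambda\le e_h(r)\le\lambda$ for all $r>0$. If this condition fails, there are bounded, compactly supported, continuous data with $C_h(u_1(t),u_2(t))>C_h(u_1(0),u_2(0))$ for all sufficiently small $t>0$.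
\end{theorem}

For $h(r)=r^p/p$ with $1<p<\infty$ we have $C_h=d_p^p/p$, $e_h\equiv p-1$ and $(p-1)+\frac1{p-1}-2=\frac{(p-2)^2}{p-1}$. By \eqref{eq:interval}, Theorem~\ref{thm:h} contains Theorem~\ref{thm:p} for $1<p<\infty$.

The identity $\lambda+\frac1\lambda-2=K$ gives the limiting behavior. As $m\to1$, $p_+\sim4/((N-1)(m-1)^2)\to\infty$ and $p_-\to1$, in agreement with the heat equation. As $m\to\infty$, $K\to0$ and the range shrinks to $\{2\}$. For $N=m=2$ we have $K=12$, $\lambda=(2+\sqrt3)^2$, $p_+=8+4\sqrt3\approx14.93$ and $p_-=8-4\sqrt3\approx1.07$. The lower threshold $p_-=p_+/(p_+-1)$ is always the conjugate exponent of the upper one.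

\begin{remark}
The focusing solution is not used in our proofs. Since the flow is contractive for $p=p_+$ and fails to be so for $p>p(m,N)$, we get $p_+\le p(m,N)$; multiplying by $1-\beta_*$ and solving for $\beta_*$ turns this into
\[
\beta_*\ge\frac{p_++\frac1{m-1}}{p_++N+\frac2{m-1}} .
\]
If $N\ge3$ and $(N-2)^2(m-1)^2>4(1+N(m-1))$, then $p=N$ violates the condition of Theorem~\ref{thm:p}, so $p_+<N<p(m,N)$ by \eqref{eq:focus}.
\end{remark}

Section~\ref{sec:tools} collects the tools. Section~\ref{sec:form} finds the deciding quadratic form in a planar model and determines its sign. Section~\ref{sec:fail} builds the counterexamples, including $p=1$ and $p=\infty$, and Section~\ref{sec:contr} proves contraction.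

\section{Tools}\label{sec:tools}

\subsection{Solutions of the PME}

We use the following facts from the $L^1$ theory \cite{Vaz}.
\begin{itemize}
\item[(S1)] For $0\le u_0\in L^1(\mathbb{R}^N)$ there is a unique solution $0\le u\in C([0,\infty);L^1)$. Mass is conserved, $\|u_1(t)-u_2(t)\|_1\le\|u_1(0)-u_2(0)\|_1$, and the comparison principle holds.
\item[(S2)] If $u_0$ is also bounded, then $\|u(t)\|_\infty\le\|u_0\|_\infty$ and
\begin{equation}\label{eq:W}
\int\varphi\,u(t)\,dx-\int\varphi\,u_0\,dx=\int_0^t\!\!\int\Delta\varphi\,u^m\,dx\,d\tau,\qquad\varphi\in C_c^2(\mathbb{R}^N).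
\end{equation}
The inner integral is continuous in $\tau\ge0$, because $|a^m-b^m|\le m\|u_0\|_\infty^{m-1}|a-b|$ on the range of $u$ and $u$ is continuous in $L^1$.
\item[(S3)] Comparison in a cylinder. Let $u_0$ be bounded, $B$ a ball, and $w\ge0$ a continuous function on $\bar B\times[0,t_*)$ with $w_t$ and $D^2_x(w^m)$ continuous that solves \eqref{eq:pme} pointwise. If $w(0)\ge u_0$ in $B$ and $w\ge\|u_0\|_\infty$ on $\partial B\times[0,t_*)$, then $u(t)\le w(t)$ a.e.\ in $B$ for $0<t<t_*$.
\end{itemize}

All our constructions are local, which is possible because supports move with finite speed.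

\begin{lemma}[Finite propagation]\label{lem:fp}
Let $u_0\not\equiv0$ be bounded with support in a compact set $\Sigma$, let $V$ be the supremum of its pressure $\frac m{m-1}u_0^{m-1}$, and let $\alpha=1/(2Nn+4)$. Then $\operatorname{supp}u(t)\subset\Sigma+\bar B_\delta$ for all $\delta>0$ and $t<\alpha\delta^2/V$.
\end{lemma}

\begin{proof}
Where $w>0$, the equation $w_t=\Delta w^m=\operatorname{div}(w\nabla v)$ is equivalent to $v_t=nv\Delta v+|\nabla v|^2$ for the pressure $v=\frac m{m-1}w^{m-1}$. Let $\operatorname{dist}(x_0,\Sigma)\ge\delta$, $t_*=\alpha\delta^2/V$ and $v=\alpha|x-x_0|^2/(t_*-t)$. Then $v_t=\alpha|x-x_0|^2/(t_*-t)^2$ and $nv\Delta v+|\nabla v|^2=\alpha^2(2Nn+4)|x-x_0|^2/(t_*-t)^2$, and these agree by the choice of $\alpha$. The corresponding density $w$ has $w^m$ proportional to $|x-x_0|^{2m/(m-1)}$, which is $C^2$ since the exponent exceeds $2$, and at $x=x_0$ both sides of \eqref{eq:pme} vanish. In $B=B_\delta(x_0)$ we have $u_0=0\le w(0)$, and on $\partial B$ we have $v\ge\alpha\delta^2/t_*=V$, that is, $w\ge\|u_0\|_\infty$.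 By (S3), $u(t)\le w(t)$ a.e.\ in $B$ for $t<t_*$. Since $w(x,t)\to0$ as $x\to x_0$, this gives $u(x_0,t)=0$ whenever $x_0$ is a Lebesgue point of $u(t)$.
\end{proof}

With $\delta$ small, the lemma says that supports move little in a short time; with $\delta$ large, that they stay in a fixed ball on any bounded time interval. The first use lets us test \eqref{eq:W} with functions defined only near the support.

\begin{lemma}\label{lem:rate}
Let $u_0$ be bounded with compact support contained in an open set $\Omega$, and let $\varphi\in C^2(\Omega)$. Then there is $t_1>0$ such that $\operatorname{supp}u(t)$ lies in a fixed compact subset of $\Omega$ for $t\le t_1$, and $t\mapsto\int\varphi\,u(t)$ is $C^1$ on $[0,t_1]$ with derivative $\int\Delta\varphi\,u_0^m$ at $t=0$.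
\end{lemma}

\begin{proof}
Choose $\delta$ with $\Sigma'=\operatorname{supp}u_0+\bar B_\delta\subset\Omega$ and $t_1<\alpha\delta^2/V$. Apply \eqref{eq:W} to $\chi\varphi\in C_c^2(\mathbb{R}^N)$, where $\chi\in C_c^\infty(\Omega)$ equals $1$ near $\Sigma'$, and use the continuity in (S2).
\end{proof}

\subsection{Maps, plans and potentials}

A \emph{plan} between $f_1$ and $f_2$ is a measure $\pi$ on the product space whose marginals are $f_1\,dx$ and $f_2\,dy$; its cost is $\int c\,d\pi$. A map $T$ induces the plan $(\mathrm{id},T)_\#f_1$ with the same cost. We need three facts.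
\begin{itemize}
\item[(T1)] Maps and plans \cite{Pra}. If $c\ge0$ is continuous on $\mathbb{R}^N\times\mathbb{R}^N$ and $f_1\in L^1$, so that $f_1\,dx$ has no atoms, the infimum of the cost over maps equals the minimum over plans.
\item[(T2)] Kantorovich duality. If $X$ is a compact metric space, $c$ is continuous on $X\times X$, and $\mu,\nu$ are finite measures of equal mass, then the minimum of the cost over plans is attained and equals the supremum of $\int\psi\,d\nu-\int\varphi\,d\mu$ over continuous $\varphi,\psi$ with $\psi(y)-\varphi(x)\le c(x,y)$.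
\item[(T3)] Stability. Let $X$ be $\mathbb{R}^N$ or a flat torus, $c\ge0$ continuous, and $\gamma_j$ plans between $f_1^j$ and $f_2^j$ with $\int c\,d\gamma_j\le C$. If $f_i^j\to f_i$ in $L^1(X)$, there is a plan between $f_1$ and $f_2$ of cost at most $C$. Indeed, the marginals are tight, so the $\gamma_j$ are tight, and by Prokhorov's theorem a subsequence converges weakly to a plan $\gamma$ between $f_1$ and $f_2$. For each $M$, $\int\min(c,M)\,d\gamma=\lim\int\min(c,M)\,d\gamma_j\le C$; let $M\to\infty$.
\end{itemize}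

To show that a cost \emph{increases} we need it exactly at $t=0$ and from below at $t>0$. A pair of potentials does both.

\begin{proposition}[Criterion for growth]\label{prop:grow}
Let $c\ge0$ be continuous and let $C(\cdot,\cdot)$ be the infimum of $\int c(x,S(x))$ over transport maps $S$. Let $f_1,f_2\ge0$ be bounded, with compact supports in open sets $\Omega_1,\Omega_2$, let $T\in\mathcal{T}(f_1,f_2)$, $\varphi\in C^2(\Omega_1)$, $\psi\in C^2(\Omega_2)$, and assume
\begin{itemize}
\item[(a)] $\psi(y)-\varphi(x)\le c(x,y)$ for $x\in\Omega_1$, $y\in\Omega_2$;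
\item[(b)] $\psi(T(x))-\varphi(x)=c(x,T(x))$ for $f_1$-a.e.\ $x$;
\item[(c)] $\int\Delta\psi\,f_2^m-\int\Delta\varphi\,f_1^m>0$.
\end{itemize}
Then the solutions with data $f_1,f_2$ satisfy $C(u_1(t),u_2(t))>C(f_1,f_2)$ for all small $t>0$.
\end{proposition}

\begin{proof}
Let $I(t)=\int\psi\,u_2(t)-\int\varphi\,u_1(t)$. By Lemma~\ref{lem:rate} and (c), $I(t)>I(0)$ for small $t>0$, and $u_i(t)$ is supported in a compact subset of $\Omega_i$. If $S\in\mathcal{T}(u_1(t),u_2(t))$, then $x\in\Omega_1$ and $S(x)\in\Omega_2$ for $u_1(t)$-a.e.\ $x$, and integrating (a) with $y=S(x)$ gives $\int c(x,S(x))u_1(t)\ge I(t)$. So $C(u_1(t),u_2(t))\ge I(t)$. By (b), $C(f_1,f_2)\le\int c(x,T(x))f_1=I(0)$.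
\end{proof}

If $T$ is a $C^1$ diffeomorphism of $\Omega_1$ onto $\Omega_2$ with $J=\det DT>0$, then $f_2=(f_1/J)\circ T^{-1}$, and the substitution $y=T(x)$ turns the quantity in (c) into
\begin{equation}\label{eq:rate}
\int f_1^m\,\big[\Delta\psi(T)\,J^{1-m}-\Delta\varphi\big]\,dx .
\end{equation}

\section{Perturbing a translation: the quadratic form}\label{sec:form}

\subsection{A planar model}\label{sec:model}

Let $N=2$, $1<p<\infty$, and consider pairs of data close to a translation by $e_1$. The Hessian of $|z|^p/p$ at $e_1$ is $\operatorname{diag}(p-1,1)$, so with $z=e_1+w$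
\[
\frac{|z|^p}p=\frac1p+w_1+\frac12\big((p-1)w_1^2+w_2^2\big)+o(|w|^2).
\]
Shift the second solution back by $e_1$, so that $w=y-x$. The affine part contributes a multiple of the mass plus $\int y_1u_2-\int x_1u_1$, which does not depend on the map and, by \eqref{eq:W} with $\Delta x_1=0$, does not depend on time. What remains, to leading order, is the anisotropic quadratic cost
\[
c_b(x,y)=\frac{(y_1-x_1)^2}{2b}+\frac{(y_2-x_2)^2}2,\qquad b=\frac1{p-1},
\]
for which everything is explicit. If $1+ab>0$, the function $x\mapsto\frac a2x^2+\frac1{2b}(y-x)^2$ of one variable is strictly convex, with minimum $\frac{a}{2(1+ab)}y^2$ attained where $y=(1+ab)x$. Hence for real $a_1,a_2$ and small $\varepsilon>0$,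
\[
\varphi=\frac\varepsilon2(a_1x_1^2+a_2x_2^2),\qquad \psi=\frac\varepsilon2\Big(\frac{a_1y_1^2}{1+\varepsilon ba_1}+\frac{a_2y_2^2}{1+\varepsilon a_2}\Big),
\]
\[
T(x)=\big((1+\varepsilon ba_1)x_1,\,(1+\varepsilon a_2)x_2\big)
\]
satisfy (a) and (b) of Proposition~\ref{prop:grow} on $\mathbb{R}^2\times\mathbb{R}^2$. The bracket in \eqref{eq:rate} is the constant
\[
\Big(\frac{\varepsilon a_1}{1+\varepsilon ba_1}+\frac{\varepsilon a_2}{1+\varepsilon a_2}\Big)\big[(1+\varepsilon ba_1)(1+\varepsilon a_2)\big]^{-n}-\varepsilon(a_1+a_2).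
\]
The first factor is $\varepsilon(a_1+a_2)-\varepsilon^2(ba_1^2+a_2^2)+O(\varepsilon^3)$ and the second is $1-n\varepsilon(ba_1+a_2)+O(\varepsilon^2)$, so the bracket equals $-\varepsilon^2q+O(\varepsilon^3)$ with
\[
q=ba_1^2+a_2^2+n\,(a_1+a_2)(ba_1+a_2).
\]
The cost $c_b$ increases as soon as $q<0$ for some $(a_1,a_2)$.

The two parts of $q$ have different origins. The sum of squares is present for $m=1$ and favors contraction. The product is the effect of the nonlinearity: $\varepsilon(ba_1+a_2)$ is the relative change of volume under $T$, which sets the difference of the two diffusivities, and $\varepsilon(a_1+a_2)=\Delta\varphi$ is the response of the cost to diffusion. For $b=1$, that is $p=2$, the two factors coincide and the product is a square. For $b\ne1$ they can have opposite signs. With $m=2$, the choice $b=\frac1{16}$, $(a_1,a_2)=(4,-1)$ gives $q=1+1+3\cdot(-\frac34)=-\frac14$, and $b=16$, $(a_1,a_2)=(-\frac14,1)$ gives $q=1+1+\frac34\cdot(-3)=-\frac14$. These values of $b$ correspond to $p=17$ and $p=\frac{17}{16}$.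 In general $q=mba_1^2+n(1+b)a_1a_2+ma_2^2$ is nonnegative if and only if $n^2(1+b)^2\le4m^2b$, that is,
\[
b+\frac1b-2\le\frac{4(m^2-n^2)}{n^2}=\frac{4(1+2n)}{n^2},
\]
and the right side is $K$ for $N=2$.

\subsection{The sign of the form in dimension $N$}

In matrix notation, with $A=\operatorname{diag}(a_1,a_2)$ the Hessian of the potential and $B=\operatorname{diag}(b,1)$ the inverse Hessian of the cost, $q$ is the value of
\begin{equation}\label{eq:Q}
Q_B(A)=\operatorname{tr}(ABA)+(m-1)\operatorname{tr}A\,\operatorname{tr}(BA),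
\end{equation}
which we now consider for symmetric $N\times N$ matrices. For a radial cost, $B$ has one eigenvalue on a line and another on the orthogonal hyperplane.

\begin{lemma}\label{lem:Q}
Let $B$ be symmetric with eigenvalue $\mu b$ on a line and $\mu$ on its orthogonal complement, $\mu,b>0$. Then $Q_B(A)\ge0$ for all symmetric $A$ if and only if $b\in[1/\lambda,\lambda]$.
\end{lemma}

\begin{proof}
$Q_B$ is linear in $B$ and invariant under a common rotation of $A$ and $B$, so we may take $B=\operatorname{diag}(b_i)$ with $b_1=b$ and $b_i=1$ for $i\ge2$. We have $\operatorname{tr}(ABA)=\sum_{i,j}b_ja_{ij}^2$, while $\operatorname{tr}A$ and $\operatorname{tr}(BA)$ involve only the diagonal of $A$. Off-diagonal entries therefore only increase $Q_B$, and it suffices to take $A=\operatorname{diag}(a_i)$. With $x_i=\sqrt{b_i}\,a_i$, $s_i=b_i^{-1/2}$, $r_i=b_i^{1/2}$,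
\[
Q_B(A)=|x|^2+n\,(s\cdot x)(r\cdot x).
\]
Let $\hat s=s/|s|$ and $\hat r=r/|r|$. Then
\[
(s\cdot x)(r\cdot x)=\frac{|s||r|}4\Big[\big((\hat s+\hat r)\cdot x\big)^2-\big((\hat s-\hat r)\cdot x\big)^2\Big]\ge-\frac{|s||r|}4|\hat s-\hat r|^2|x|^2,
\]
and $\frac14|s||r|\,|\hat s-\hat r|^2=\frac12(|s||r|-s\cdot r)$. Equality holds for $x=\hat s-\hat r$, which is orthogonal to $\hat s+\hat r$ and is nonzero unless $|s||r|=s\cdot r$. In either case $Q_B\ge0$ if and only if $n(|s||r|-s\cdot r)\le2$. Now $s\cdot r=N$ and
\[
|s|^2|r|^2=\Big(N-1+\frac1b\Big)(N-1+b)=N^2+(N-1)\Big(b+\frac1b-2\Big),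
\]
so the condition reads $(N-1)(b+\frac1b-2)\le(N+\frac2n)^2-N^2=\frac{4(1+Nn)}{n^2}$. This is $b+\frac1b-2\le K$; apply \eqref{eq:interval}.
\end{proof}

The hypotheses $N\ge2$ and $m>1$ are both visible here: for $N=1$ the form is $mBA^2\ge0$, and for $m=1$ it is $\operatorname{tr}(ABA)\ge0$. The symmetry $b\leftrightarrow1/b$, which exchanges $s$ and $r$, is the source of the conjugacy of $p_-$ and $p_+$.

\section{Loss of contraction}\label{sec:fail}

\subsection{Strictly convex costs}

We prove the ``only if'' part and the last sentence of Theorem~\ref{thm:h}. The plan is that of Section~\ref{sec:model}: a quadratic perturbation of a linear potential. The difference is that the cost is no longer quadratic, so $T$ and $\psi$ are no longer explicit and the inequality (a) can be secured only locally; Proposition~\ref{prop:grow} asks for no more.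

Suppose $e_h(r_0)\notin[1/\lambda,\lambda]$. Put $L(z)=h(|z|)$, $z_0=r_0e_1$ and $g_0=\nabla L(z_0)$. The Hessian $D^2L$ is continuous and positive definite on $\mathbb{R}^N\setminus\{0\}$. By the inverse function theorem, $\nabla L$ has a $C^1$ inverse $F$ on a neighborhood $W$ of $g_0$, with $F(g_0)=z_0$ and $DF(g)=D^2L(F(g))^{-1}$ symmetric; shrinking $W$, we take $DF$ bounded. The matrix $B_0=DF(g_0)$ has eigenvalue $1/h''(r_0)$ along $e_1$ and $r_0/h'(r_0)$ on $e_1^\perp$, so it is as in Lemma~\ref{lem:Q} with $b=1/e_h(r_0)\notin[1/\lambda,\lambda]$. Fix a symmetric $A_0$ with $Q_{B_0}(A_0)<0$.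

Fix $\delta<r_0/3$ and $c_0>0$ with $D^2L\ge c_0I$ on $\bar B_{3\delta}(z_0)$. If $y=T(x)$ is to realize equality in $\psi(y)-\varphi(x)\le L(y-x)$, then $x$ must minimize $\varphi+L(y-\cdot)$, so $\nabla\varphi(x)=\nabla L(y-x)$. This dictates the definition of $T$: for $|x|\le\delta$ let
\[
\varphi(x)=g_0\cdot x+\tfrac12x\cdot Ax,\qquad A=\varepsilon A_0,\qquad T(x)=x+F(\nabla\varphi(x)).
\]
Write $B=B(x)=DF(\nabla\varphi(x))$, so that $DT=I+BA$. Take $\varepsilon>0$ so small that, on $\bar B_\delta$, $\nabla\varphi=g_0+\varepsilon A_0x\in W$, $F(\nabla\varphi)\in B_\delta(z_0)$, $\|A\|\le c_0/2$ and $\|BA\|\le1/2$. The last bound makes $I+\sigma BA$ invertible for $\sigma\in[0,1]$, so $J=\det DT>0$.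

\emph{Potentials.} Let $x_0\in B_\delta$ and $y=T(x_0)$. For $x\in B_\delta$,
\[
|y-x-z_0|\le|x_0-x|+|F(\nabla\varphi(x_0))-z_0|<3\delta ,
\]
so $x\mapsto\varphi(x)+L(y-x)$ has Hessian at least $\frac{c_0}2I$ on $B_\delta$. Its gradient $\nabla\varphi(x)-\nabla L(y-x)$ vanishes at $x_0$, which is therefore its unique minimizer in $B_\delta$. In particular $y$ determines $x_0$: the map $T$ is injective, and since $J>0$ it is a $C^1$ diffeomorphism of $\Omega_1=B_\delta$ onto an open set $\Omega_2$. Define $\psi$ on $\Omega_2$ as the minimal value, $\psi(T(x))=\varphi(x)+L(F(\nabla\varphi(x)))$. Then (a) and (b) of Proposition~\ref{prop:grow} hold for $c(x,y)=h(|x-y|)$.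

The definition shows only that $\psi\in C^1$. Differentiating it and using $\nabla L\circ F=\mathrm{id}$,
\[
DT^{\mathsf T}\,\nabla\psi(T)=\nabla\varphi+(BA)^{\mathsf T}\nabla\varphi=DT^{\mathsf T}\,\nabla\varphi .
\]
Hence $\nabla\psi=\nabla\varphi\circ T^{-1}$ is $C^1$, so $\psi\in C^2(\Omega_2)$, and differentiating $\nabla\psi(T)=\nabla\varphi$ gives $D^2\psi(T)=A(I+BA)^{-1}$.

\emph{Sign.} Uniformly in $x\in B_\delta$, the Neumann series gives $\Delta\psi(T)=\operatorname{tr}A-\operatorname{tr}(ABA)+O(\varepsilon^3)$, and $\det(I+M)=1+\operatorname{tr}M+O(\|M\|^2)$ gives $J^{1-m}=1-n\operatorname{tr}(BA)+O(\varepsilon^2)$. Therefore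
\[
\Delta\psi(T)J^{1-m}-\Delta\varphi=-Q_B(A)+O(\varepsilon^3)=-\varepsilon^2\big(Q_{B_0}(A_0)+o(1)\big)\qquad(\varepsilon\to0),
\]
because $B(x)\to B_0$ uniformly. Fix $\varepsilon$ so that the left side is positive on $B_\delta$. Take $0\le f_1\in C_c^\infty(B_\delta)$, $f_1\not\equiv0$, and $f_2=(f_1/J)\circ T^{-1}$, extended by zero. Both are bounded, continuous and compactly supported, \eqref{eq:rate} is positive, and Proposition~\ref{prop:grow} gives $C_h(u_1(t),u_2(t))>C_h(f_1,f_2)$ for small $t>0$. \qed

\medskip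
The endpoints $p=1$ and $p=\infty$ are not covered, since $h''=0$ for $p=1$ and $d_\infty$ is not an integral cost; nor does failure pass to a limit in $p$. The mechanism, however, is the same: the volume change and the Laplacian of the potential have opposite signs. Radial data suffice. Below $0\le g\in C_c((1,2))$, $g\not\equiv0$, and maps are the identity where not specified.

\subsection{The case $p=1$}

This is the limit $b\to\infty$: mass can be compressed along the direction of transport at no extra cost, while the potential $|x|$ has Laplacian $(N-1)/|x|>0$. Let $f_1(x)=g(|x|)$, of mass $M$. For $0<\delta<1$ let $\tau(r)=2+\delta(r-1)$ and $T(x)=\tau(|x|)x/|x|$ for $1\le|x|\le2$. In polar coordinates, $f_2=T_\#f_1$ takes the value $g(r)r^{N-1}\delta^{-1}\tau(r)^{1-N}$ on the sphere of radius $\tau(r)$; it is bounded, continuous, and supported in the shell $S_\delta=\{2\le|y|\le2+\delta\}$. Take $c(x,y)=|x-y|$, $\Omega_1=\Omega_2=\{\frac12<|x|<4\}$ and $\varphi=\psi=|\cdot|$. Condition (a) is the triangle inequality. Condition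 (b) holds because $\tau(r)\ge2\ge r$ on $[1,2]$, so $|T(x)-x|=|T(x)|-|x|$. The quantity in (c) is $(N-1)\int(f_2^m-f_1^m)|x|^{-1}\,dx$. H\"older's inequality $M\le\|f_2\|_m|S_\delta|^{1-1/m}$ gives
\[
\int\frac{f_2^m}{|y|}\,dy\ge\frac13M^m|S_\delta|^{1-m}\to\infty\qquad(\delta\to0),
\]
as $m>1$. So (c) holds for small $\delta$, since $N\ge2$, and $d_1(u_1(t),u_2(t))>d_1(f_1,f_2)$ for small $t>0$. \qed

\subsection{The case $p=\infty$}

This is the limit $b\to0$: all particles move by the same distance. A radial shift outward spreads mass over larger spheres, so the inner solution is denser and diffuses faster, and its inner edge should recede from that of the outer solution. A steep exponential weight detects this. Fix $\sigma>0$ and let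
\[
u_1(0)=g(|x|)\,|x|^{1-N},\qquad T(x)=x+\sigma x/|x|,\qquad u_2(0)=T_\#u_1(0)=g(|x|-\sigma)\,|x|^{1-N}.
\]
Then $d_\infty(u_1(0),u_2(0))\le\sigma$. For $\Lambda>0$ put
\[
D(t)=\int e^{-\Lambda|x|}u_1(t)\,dx-\int e^{-\Lambda(|y|-\sigma)}u_2(t)\,dy,
\]
so that $D(0)=0$, because $|T(x)|-\sigma=|x|$.

If $d_\infty(u_1(t),u_2(t))\le\sigma$, then $D(t)\le0$. Indeed, for each $\delta>0$ there is $S\in\mathcal{T}(u_1(t),u_2(t))$ with $|S(x)|-\sigma-\delta\le|x|$ for $u_1(t)$-a.e.\ $x$, so $\int e^{-\Lambda|x|}u_1(t)\le e^{\Lambda\delta}\int e^{-\Lambda(|y|-\sigma)}u_2(t)$; let $\delta\to0$.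

It remains to choose $\Lambda$ with $D'(0)>0$. Apply Lemma~\ref{lem:rate} with $\Omega=\mathbb{R}^N\setminus\{0\}$, where $\Delta e^{-\Lambda|x|}=e^{-\Lambda|x|}\big(\Lambda^2-(N-1)\Lambda/|x|\big)$. Let $k=(m-1)(N-1)$ and $\omega=|\mathbb{S}^{N-1}|$. At radius $r$ we have $u_1(0)^mr^{N-1}=g(r)^mr^{-k}$, and at radius $r+\sigma$ we have $u_2(0)^m(r+\sigma)^{N-1}=g(r)^m(r+\sigma)^{-k}$. Hence
\[
D'(0)=\omega\int_1^2g^me^{-\Lambda r}\Big\{\Lambda^2\big[r^{-k}-(r+\sigma)^{-k}\big]-\Lambda(N-1)\big[r^{-k-1}-(r+\sigma)^{-k-1}\big]\Big\}\,dr .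
\]
Since $k>0$, which uses both $m>1$ and $N\ge2$, the first bracket is bounded below by a positive constant on $[1,2]$; the second is at most $1$. So $D'(0)>0$ for $\Lambda$ large, $D(t)>0$ for small $t>0$, and $d_\infty(u_1(t),u_2(t))>\sigma\ge d_\infty(u_1(0),u_2(0))$. \qed

\section{Contraction}\label{sec:contr}

Assume now $1/\lambda\le e_h(r)\le\lambda$ for all $r>0$. We prove the ``if'' part of Theorem~\ref{thm:h}; with Section~\ref{sec:fail} this completes the proofs of both theorems.

\subsection{Strategy}

The form $Q_B$ describes two densities that differ by a translation and a small deformation, whereas the two solutions may be in any position, and optimal potentials need not be $C^2$. We therefore join the two data by a curve of densities $\rho_s$, $0\le s\le1$, evolve each $\rho_s$ by the PME, and compare only neighboring members of the curve. The tangent vector $\zeta=\partial_su^s$ solves the linearized equation, and its size is measured by a dual quantity $\mathcal{A}(u,\zeta)$, a supremum over smooth test functions.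 There are three claims: at time $0$, $\mathcal{A}$ is at most the cost of the given plan (Lemma~\ref{lem:initial}); $\mathcal{A}$ does not increase in time, which is where $Q_B\ge0$ enters (Lemma~\ref{lem:mono}); and a bound on $\mathcal{A}$ along a curve bounds the cost between its endpoints (Lemma~\ref{lem:HL}). Linearization needs smooth positive solutions, so we add a constant $\varepsilon$ to the data; since constants are not integrable on $\mathbb{R}^N$, we work on a large torus $\mathbb{T}=\mathbb{R}^N/\ell\mathbb{Z}^N$ and return to $\mathbb{R}^N$ by finite propagation.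

\subsection{The dual cost}

Since $(\log h')'=e_h/r\ge1/(\lambda r)$, we have $h'(r)\le h'(1)r^{1/\lambda}$ for $r\le1$ and $h'(r)\ge h'(1)r^{1/\lambda}$ for $r\ge1$. So $h\in C^1([0,\infty))$, $h'(0)=0$, $h'$ is an increasing bijection of $[0,\infty)$, and $h(r)/r\to\infty$. As $h$ is convex and nondecreasing, $z\mapsto h(|z|)$ is convex. Let $H(R)=\sup_{r\ge0}(Rr-h(r))$ for $R\ge0$ be the Legendre transform, and write $H(g)=H(|g|)$ for vectors, so that
\begin{equation}\label{eq:FY}
H(g)=\sup_{w\in\mathbb{R}^N}\big(g\cdot w-h(|w|)\big).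
\end{equation}
The supremum defining $H(R)$ is attained at $r=(h')^{-1}(R)$, and $H'=(h')^{-1}$. Thus $H\in C^1([0,\infty))\cap C^2((0,\infty))$, $H''(h'(r))=1/h''(r)$, and for $R=h'(r)>0$
\begin{equation}\label{eq:eH}
\frac{RH''(R)}{H'(R)}=\frac{h'(r)}{rh''(r)}=\frac1{e_h(r)}\in[1/\lambda,\lambda].
\end{equation}
The function $g\mapsto H(g)$ need not be $C^2$ at $g=0$; for $h=r^p/p$ with $p>2$ it is $|g|^{q}/q$ with $q=p/(p-1)<2$. We need a regularization that keeps the anisotropy inside the closed interval $[1/\lambda,\lambda]$, so that the endpoints $p_\pm$ are not lost. For $\kappa>0$ let $H_\kappa(g)=H(R)$ with $R=\sqrt{\kappa^2+|g|^2}$. Then $H_\kappa\in C^2(\mathbb{R}^N)$, $H_\kappa\to H$ locally uniformly as $\kappa\to0$, $\nabla H_\kappa=H'(R)g/R$, and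
\[
D^2H_\kappa(g)=\frac{H'(R)}RI+\Big(H''(R)-\frac{H'(R)}R\Big)\frac{g\otimes g}{R^2}.
\]
With $\mu=H'(R)/R>0$ and $\theta=|g|^2/R^2\in[0,1)$, the eigenvalues are $\mu$ on $g^\perp$ and $\mu\,(1-\theta+\theta RH''(R)/H'(R))$ along $g$. The ratio is a convex combination of $1$ and the number in \eqref{eq:eH}, so Lemma~\ref{lem:Q} gives
\begin{equation}\label{eq:Qpos}
Q_B(A)\ge0\quad\text{for }B=D^2H_\kappa(g),\ g\in\mathbb{R}^N,\ \kappa>0,\ A=A^{\mathsf T}.
\end{equation}
This is the only use of the upper bound $e_h\le\lambda$.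

For continuous $u\ge0$ and $\zeta$ on $\mathbb{T}$ define
\[
\mathcal{A}(u,\zeta)=\sup_{\varphi\in C^\infty(\mathbb{T})}\Big\{\int_{\mathbb{T}}\varphi\,\zeta-\int_{\mathbb{T}}H(\nabla\varphi)\,u\Big\}.
\]
The supremum is the same over Lipschitz $\varphi$: the mollifications of such a function converge uniformly, their gradients are bounded and converge a.e., and dominated convergence applies. If $u>0$ and $\zeta=-\operatorname{div}E$ with $E$ smooth, then integration by parts and \eqref{eq:FY} with $w=E/u$ give
\begin{equation}\label{eq:primal}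
\mathcal{A}(u,\zeta)=\sup_\varphi\int u\,\big[\nabla\varphi\cdot E/u-H(\nabla\varphi)\big]\le\int u\,h(|E|/u),
\end{equation}
the cost of producing the change $\zeta$ by moving the density $u$ with velocity $E/u$.

\subsection{A curve of smooth solutions}\label{sec:curve}

Let $\pi$ be a finite, compactly supported measure on $\mathbb{R}^N\times\mathbb{R}^N$, and let $C_\pi=\int h(|x-y|)\,d\pi$. Let each pair $(x,y)$ move along the segment $x_s=(1-s)x+sy$, smooth the result, and add a floor: with $\eta_\delta\ge0$ the $\ell\mathbb{Z}^N$-periodization of a standard mollifier, so that $\int_{\mathbb{T}}\eta_\delta=1$, and with $\varepsilon>0$, put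
\[
\rho_s(z)=\varepsilon+\int\eta_\delta(z-x_s)\,d\pi(x,y),\qquad E_s(z)=\int(y-x)\,\eta_\delta(z-x_s)\,d\pi(x,y).
\]
These are smooth in $(s,z)\in[0,1]\times\mathbb{T}$, and $\partial_s\rho_s+\operatorname{div}E_s=0$ because $\partial_s\eta_\delta(z-x_s)=-(y-x)\cdot\nabla\eta_\delta(z-x_s)$.

\begin{lemma}\label{lem:initial}
$\mathcal{A}(\rho_s,\partial_s\rho_s)\le C_\pi$ for all $s\in[0,1]$.
\end{lemma}

\begin{proof}
Since $h$ is convex and $h(0)=0$, the quotient $h(r)/r$ is nondecreasing, so $\rho\mapsto\rho h(a/\rho)$ is nonincreasing for $a\ge0$. Let $\rho_s^0=\rho_s-\varepsilon$. Where $\rho_s^0(z)>0$, this and Jensen's inequality for the probability measure $\eta_\delta(z-x_s)\,d\pi/\rho_s^0(z)$ give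
\[
\rho_s\,h(|E_s|/\rho_s)\le\rho_s^0\,h(|E_s|/\rho_s^0)\le\int h(|x-y|)\,\eta_\delta(z-x_s)\,d\pi .
\]
Where $\rho_s^0(z)=0$ we have $E_s(z)=0$, and the left side vanishes. Integrate over $\mathbb{T}$ and use \eqref{eq:primal}.
\end{proof}

Fix $t>0$. We use two facts from parabolic theory on $[0,t]\times\mathbb{T}$, where there is no lateral boundary \cite{LSU}.
\begin{itemize}
\item[(P1)] If $a\ge a_0>0$, $\mathbf{b}$, $c$ and $w_0$ are smooth, then $w_\tau=a\Delta w+\mathbf{b}\cdot\nabla w+cw$, $w(0)=w_0$, has a unique smooth solution. Each $C^k$ norm of $w$ is bounded in terms of $a_0$ and finitely many $C^{j}$ norms of the coefficients and the datum (Schauder estimates). If $c=0$, then $\|w(\tau)\|_\infty\le\|w_0\|_\infty$. Reversing time gives the same for $\varphi_\tau=-a\Delta\varphi$ with $\varphi$ prescribed at the final time.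
\item[(P2)] If $\rho$ is smooth and $\varepsilon\le\rho\le C$, the PME with datum $\rho$ has a smooth solution with $\varepsilon\le u\le C$, and each $C^k$ norm of $u$ is bounded in terms of $\varepsilon$ and finitely many $C^j$ norms of $\rho$. Indeed, the maximum principle confines $u$ to $[\varepsilon,C]$, where $u_\tau=\operatorname{div}(mu^{m-1}\nabla u)$ is uniformly parabolic; De Giorgi--Nash--Moser estimates up to $\tau=0$ make the coefficient H\"older continuous, and Schauder estimates bootstrap.
\end{itemize}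
If $u,\tilde u$ are two solutions as in (P2), their difference solves a linear equation,
\begin{equation}\label{eq:diff}
w_\tau=\Delta(aw),\qquad w=\tilde u-u,\qquad a=\int_0^1m\big(\theta\tilde u+(1-\theta)u\big)^{m-1}d\theta ,
\end{equation}
with $a$ smooth and positive. For any smooth $a>0$, if $w_\tau=\Delta(aw)$ and $\varphi_\tau=-a\Delta\varphi$, then
\begin{equation}\label{eq:adj}
\frac d{d\tau}\int\varphi w=\int\big(-a\Delta\varphi\,w+\varphi\,\Delta(aw)\big)=0 .
\end{equation}

Let $u^s$ be the solution with datum $\rho_s$. By (P2), its $C^k$ norms on $[0,t]\times\mathbb{T}$ are bounded uniformly in $s$.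

\begin{lemma}\label{lem:diff}
The map $s\mapsto u^s$ is Lipschitz and differentiable from $[0,1]$ into every $C^k([0,t]\times\mathbb{T})$, and $\zeta^s=\partial_su^s$ is the solution of
\begin{equation}\label{eq:lin}
\zeta_\tau=\Delta\big(m(u^s)^{m-1}\zeta\big),\qquad\zeta(0)=\partial_s\rho_s .
\end{equation}
\end{lemma}

\begin{proof}
For $\sigma\ne0$ with $s+\sigma\in[0,1]$, the quotient $w^\sigma=(u^{s+\sigma}-u^s)/\sigma$ solves $w_\tau=\Delta(a^\sigma w)=a^\sigma\Delta w+2\nabla a^\sigma\cdot\nabla w+(\Delta a^\sigma)w$, with $a^\sigma$ as in \eqref{eq:diff} for $\tilde u=u^{s+\sigma}$, $u=u^s$. Here $a^\sigma\ge m\varepsilon^{m-1}$, and both $a^\sigma$ and the datum $(\rho_{s+\sigma}-\rho_s)/\sigma$ are bounded in every $C^k$, uniformly in $s$ and $\sigma$. By (P1) so is $w^\sigma$. This is the Lipschitz property, and it implies $a^\sigma\to m(u^s)^{m-1}$ in every $C^k$ as $\sigma\to0$. By the Arzel\`a--Ascoli theorem, every sequence $\sigma_j\to0$ has a subsequence along which $w^{\sigma_j}$ converges in every $C^k$ to a solution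 of \eqref{eq:lin}. That solution is unique by (P1), so the whole family converges.
\end{proof}

\subsection{Monotonicity in time}

To bound $\mathcal{A}$ at time $t$ by $\mathcal{A}$ at time $0$, we must produce from each test function at time $t$ a test function at time $0$ that does at least as well. The adjoint of \eqref{eq:lin} is the natural choice: by \eqref{eq:adj} it keeps the linear term of $\mathcal{A}$ fixed, and the evolution of the other term turns out to be exactly the form \eqref{eq:Q}.

\begin{lemma}\label{lem:mono}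
$\mathcal{A}(u^s(t),\zeta^s(t))\le\mathcal{A}(\rho_s,\partial_s\rho_s)$ for all $s\in[0,1]$.
\end{lemma}

\begin{proof}
Write $u=u^s$, $\zeta=\zeta^s$. Let $\bar\varphi\in C^\infty(\mathbb{T})$, and let $\varphi$ be the smooth solution on $[0,t]$ of $\varphi_\tau=-mu^{m-1}\Delta\varphi$, $\varphi(t)=\bar\varphi$. By \eqref{eq:adj}, $\int\bar\varphi\,\zeta(t)=\int\varphi(0)\,\partial_s\rho_s$. Put $A=D^2\varphi$, $F=\nabla H_\kappa(\nabla\varphi)$ and $B=D^2H_\kappa(\nabla\varphi)$. Then $F$ is $C^1$, $D_xF=BA$, $\operatorname{div}F=\operatorname{tr}(BA)$, $\nabla_x(H_\kappa(\nabla\varphi))=AF$, and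
\[
\frac d{d\tau}\int H_\kappa(\nabla\varphi)\,u=-\int uF\cdot\nabla\big(mu^{m-1}\Delta\varphi\big)+\int H_\kappa(\nabla\varphi)\,\Delta u^m=:I_1+I_2 .
\]
We move all derivatives off $u$. Integrating by parts once,
\[
I_1=\int mu^{m-1}\operatorname{div}(uF)\,\Delta\varphi=\int\big(\nabla u^m\cdot F+mu^m\operatorname{div}F\big)\Delta\varphi ,
\]
and since $\int\nabla u^m\cdot F\,\Delta\varphi=-\int u^m(\operatorname{div}F\,\Delta\varphi+F\cdot\nabla\Delta\varphi)$,
\[
I_1=\int u^m\big[(m-1)\operatorname{div}F\,\Delta\varphi-F\cdot\nabla\Delta\varphi\big].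
\]
For the second term, $I_2=-\int AF\cdot\nabla u^m=\int u^m\operatorname{div}(AF)$, and
\[
\operatorname{div}(AF)=\sum_{i,j}\partial_i(\varphi_{ij}F_j)=F\cdot\nabla\Delta\varphi+\sum_{i,j,k}\varphi_{ij}B_{jk}\varphi_{ki}=F\cdot\nabla\Delta\varphi+\operatorname{tr}(ABA).
\]
The third-order terms cancel, and \eqref{eq:Qpos} gives
\[
\frac d{d\tau}\int H_\kappa(\nabla\varphi)\,u=\int u^m\,Q_B(A)\,dx\ge0 .
\]
Integrating in $\tau$ and letting $\kappa\to0$, we get $\int H(\nabla\varphi(0))\rho_s\le\int H(\nabla\bar\varphi)u(t)$. Hence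
\[
\int\bar\varphi\,\zeta(t)-\int H(\nabla\bar\varphi)u(t)\le\int\varphi(0)\,\partial_s\rho_s-\int H(\nabla\varphi(0))\rho_s\le\mathcal{A}(\rho_s,\partial_s\rho_s). \qedhere
\]
\end{proof}

\subsection{From the curve to the cost between its endpoints}

Let $c_{\mathbb{T}}(x,y)=\min_{k\in\mathbb{Z}^N}h(|x-y+\ell k|)=h(d_{\mathbb{T}}(x,y))$, where $d_{\mathbb{T}}$ is the distance on $\mathbb{T}$. It is Lipschitz, since $h$ is $C^1$ on $[0,\operatorname{diam}\mathbb{T}]$. By (T2) we have to bound $\int\psi v_1-\int\varphi v_0$ for admissible potentials. We interpolate from $\varphi$ to the best possible $\psi$ by the Hopf--Lax formula, because it produces a subsolution of $\partial_sP+H(\nabla P)=0$, and $H(\nabla P)$ is the term that appears in $\mathcal{A}$.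

\begin{lemma}\label{lem:HL}
Let $s\mapsto v_s$ be Lipschitz and differentiable from $[0,1]$ into $C(\mathbb{T})$, with $v_s\ge0$ and $\int v_0=\int v_1$. If $\mathcal{A}(v_s,\partial_sv_s)\le C$ for all $s$, there is a plan $\gamma$ on $\mathbb{T}\times\mathbb{T}$ between $v_0$ and $v_1$ with $\int c_{\mathbb{T}}\,d\gamma\le C$.
\end{lemma}

\begin{proof}
Let $\varphi$ be periodic and Lipschitz. Set $P_0=\varphi$ and, for $s\in(0,1]$,
\[
P_s(y)=\inf_{x\in\mathbb{R}^N}\big\{\varphi(x)+s\,h(|y-x|/s)\big\}.
\]

\emph{$P$ is Lipschitz in $(s,y)$.} Write $x=y-sz$. A competitor no worse than $x=y$ satisfies $sh(|z|)\le\varphi(y)-\varphi(x)\le s\operatorname{Lip}(\varphi)|z|$, so $|z|\le R_0$ by superlinearity, with $R_0$ independent of $s$ and $y$. Thus $P_s(y)=\min_{|z|\le R_0}\{\varphi(y-sz)+sh(|z|)\}$, also for $s=0$. Each function in braces has Lipschitz constant at most $\operatorname{Lip}(\varphi)$ in $y$ and $R_0\operatorname{Lip}(\varphi)+h(R_0)$ in $s$, hence so does the minimum. Also $P_s$ is periodic.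

\emph{$P$ is a subsolution.} For $s,\tau>0$ and $w\in\mathbb{R}^N$, the vector $\frac{y+\tau w-x}{s+\tau}$ is the convex combination of $\frac{y-x}s$ and $w$ with weights $\frac s{s+\tau}$ and $\frac\tau{s+\tau}$. Convexity of $h(|\cdot|)$ gives
\[
(s+\tau)\,h\Big(\frac{|y+\tau w-x|}{s+\tau}\Big)\le s\,h\Big(\frac{|y-x|}s\Big)+\tau h(|w|),
\]
so $P_{s+\tau}(y+\tau w)\le P_s(y)+\tau h(|w|)$. By Rademacher's theorem $P$ is differentiable at a.e.\ $(s,y)$. At such a point $\partial_sP+w\cdot\nabla P\le h(|w|)$ for all $w$, that is, $\partial_sP+H(\nabla P)\le0$ by \eqref{eq:FY}.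

\emph{Integration along the curve.} The function $\Phi(s)=\int_{\mathbb{T}}P_sv_s$ is Lipschitz. By Fubini's theorem, for a.e.\ $s$ the function $P$ is differentiable at $(s,y)$ for a.e.\ $y$. For such $s$, write
\[
\frac{\Phi(s+\tau)-\Phi(s)}\tau=\int\frac{P_{s+\tau}-P_s}\tau\,v_{s+\tau}+\int P_s\,\frac{v_{s+\tau}-v_s}\tau .
\]
The first quotient is bounded and converges a.e., while $v_{s+\tau}$ and the second quotient converge uniformly. Since $P_s$ is Lipschitz, it is admissible in $\mathcal{A}$, and
\[
\Phi'(s)=\int\partial_sP\,v_s+\int P_s\,\partial_sv_s\le\int P_s\,\partial_sv_s-\int H(\nabla P_s)\,v_s\le C .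
\]
Therefore $\int P_1v_1-\int\varphi v_0\le C$, where $P_1(y)=\min_{x\in\mathbb{T}}\{\varphi(x)+c_{\mathbb{T}}(x,y)\}$ by periodicity of $\varphi$.

\emph{Duality.} Let $\tilde\varphi,\psi$ be continuous with $\psi(y)-\tilde\varphi(x)\le c_{\mathbb{T}}(x,y)$. Put $\varphi(x)=\max_y\{\psi(y)-c_{\mathbb{T}}(x,y)\}$. Then $\varphi\le\tilde\varphi$, $\varphi$ is Lipschitz because $c_{\mathbb{T}}$ is, and $\psi(y)\le\varphi(x)+c_{\mathbb{T}}(x,y)$ for all $x$, so $\psi\le P_1$. Hence $\int\psi v_1-\int\tilde\varphi v_0\le\int P_1v_1-\int\varphi v_0\le C$, and (T2) concludes.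
\end{proof}

The curve $v_s=u^s(t)$ satisfies the hypotheses with $C=C_\pi$: regularity in $s$ is Lemma~\ref{lem:diff}, the bound on $\mathcal{A}$ follows from Lemmas~\ref{lem:initial} and~\ref{lem:mono}, and each $u^s(t)$ has mass $\varepsilon\ell^N+\pi(\mathbb{R}^{2N})$. We obtain
\begin{equation}\label{eq:torus}
\text{a plan between }u^0(t)\text{ and }u^1(t)\text{ on }\mathbb{T}\text{ with }c_{\mathbb{T}}\text{-cost at most }C_\pi ,
\end{equation}
for every $\varepsilon,\delta,\ell>0$.

\subsection{Removing the regularization}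

As $\varepsilon,\delta\to0$ the torus solutions converge, and the limit must be identified with the solution in $\mathbb{R}^N$. The following uniqueness statement does this; its proof differentiates the $H^{-1}$ norm of the difference.

\begin{lemma}\label{lem:uniq}
Let $v,w\in C([0,t];L^1(\mathbb{T}))$ be bounded and nonnegative, with $v(0)=w(0)$, and let both satisfy \eqref{eq:W} on $\mathbb{T}$ at all times in $[0,t]$, for all $\varphi\in C^2(\mathbb{T})$. Then $v=w$.
\end{lemma}

\begin{proof}
Let $D_k(\tau)$, $G_k(\tau)$ be the coefficients of $D=v-w$ and $G=v^m-w^m$ in the orthonormal basis $\ell^{-N/2}e^{i\xi_k\cdot x}$, $\xi_k=2\pi k/\ell$, $k\in\mathbb{Z}^N$. They are continuous in $\tau$, and \eqref{eq:W} gives $D_k(\tau)=-|\xi_k|^2\int_0^\tau G_k$. So $D_0=0$, and $|\xi_k|^{-2}|D_k(\tau)|^2=-2\int_0^\tau\operatorname{Re}(D_k\overline{G_k})$ for $k\ne0$. Since $\sum_k|D_k||G_k|\le\|D\|_2\|G\|_2$ is bounded on $[0,t]$, we may sum under the integral, and Parseval's identity gives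
\[
\sum_{k\ne0}\frac{|D_k(\tau)|^2}{|\xi_k|^2}=-2\int_0^\tau\!\!\int_{\mathbb{T}}(v-w)(v^m-w^m)\le0 . \qedhere
\]
\end{proof}

\begin{proposition}\label{prop:compact}
Let $\pi$ be a finite, compactly supported measure on $\mathbb{R}^N\times\mathbb{R}^N$ whose marginals have bounded densities $f_1,f_2$, and let $U_1,U_2$ be the solutions in $\mathbb{R}^N$ with these data. For every $t>0$ there is a plan between $U_1(t)$ and $U_2(t)$ with cost $\int h(|x-y|)$ at most $C_\pi$.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:fp} there is $R'$ with $\operatorname{supp}U_i(\tau)\subset B_{R'}$ for $0\le\tau\le t$. Take $\ell>4R'$ and regard $B_{R'}$ as a subset of $\mathbb{T}$, and $f_i$, $U_i$ as functions on $\mathbb{T}$. The function $U_i$ satisfies \eqref{eq:W} on $\mathbb{T}$: multiply a periodic $\varphi$ by a cutoff equal to $1$ near $\bar B_{R'}$.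

The solutions $u^0,u^1$ of Section~\ref{sec:curve} have data $\varepsilon+\eta_\delta*f_1$ and $\varepsilon+\eta_\delta*f_2$, which are bounded by $\varepsilon+\max_i\|f_i\|_\infty$ and converge to $f_1,f_2$ in $L^1(\mathbb{T})$ as $\varepsilon,\delta\to0$. Smooth positive solutions on $\mathbb{T}$ contract in $L^1$: for $w$ and $a$ as in \eqref{eq:diff} and $\varphi$ solving the backward equation with smooth final value $|\bar\varphi|\le1$ at time $\tau$, \eqref{eq:adj} and (P1) give $\int\bar\varphi w(\tau)=\int\varphi(0)w(0)\le\|w(0)\|_1$. Hence along a sequence $(\varepsilon_j,\delta_j)\to(0,0)$, $u^0$ and $u^1$ converge in $C([0,t];L^1(\mathbb{T}))$ to bounded limits $w_1,w_2$ with data $f_1,f_2$. By the uniform bound the $m$-th powers converge too, so \eqref{eq:W} passes to the limit, and $w_i=U_i$ by Lemma~\ref{lem:uniq}.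

By \eqref{eq:torus} and (T3) there is a plan $\gamma$ on $\mathbb{T}\times\mathbb{T}$ between $U_1(t)$ and $U_2(t)$ with $\int c_{\mathbb{T}}\,d\gamma\le C_\pi$. It is concentrated on $B_{R'}\times B_{R'}$. For $x,y\in B_{R'}$ and $k\ne0$ we have $|x-y+\ell k|\ge\ell-2R'>2R'>|x-y|$, so $c_{\mathbb{T}}(x,y)=h(|x-y|)$ there, and $\gamma$ is the required plan in $\mathbb{R}^N$.
\end{proof}

\begin{proof}[Proof of the ``if'' part of Theorem~\ref{thm:h}]
Let $u_1,u_2$ be solutions of equal mass, let $T\in\mathcal{T}(u_1(0),u_2(0))$ have finite cost, and let $\pi$ be the induced plan. We truncate the plan rather than the data, so that the masses stay equal and the cost does not grow. Let $\pi_R$ be the restriction of $\pi$ to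
\[
S_R=\{(x,y):|x|,|y|\le R,\ u_1(x,0)\le R,\ u_2(y,0)\le R\}.
\]
The sets $S_R$ increase to a set of full $\pi$-measure. The first marginal of $\pi_R$ is dominated by $u_1(0)\,dx$ and concentrated on $\{|x|\le R,\ u_1(0)\le R\}$, so its density $f_1^R$ is bounded by $R$; the same argument in $y$ bounds $f_2^R$. Moreover $\|u_i(0)-f_i^R\|_1=\pi(S_R^c)\to0$ and $C_{\pi_R}\le C_\pi$. Proposition~\ref{prop:compact} gives plans of cost at most $C_\pi$ between the solutions $U_1^R(t),U_2^R(t)$ with data $f_1^R,f_2^R$, and $U_i^R(t)\to u_i(t)$ in $L^1$ by (S1). By (T3) there is a plan between $u_1(t)$ and $u_2(t)$ of cost at most $C_\pi$, and by (T1), used only here, $C_h(u_1(t),u_2(t))\le C_\pi$. Taking the infimum over $T$ gives $C_h(u_1(t),u_2(t))\le C_h(u_1(0),u_2(0))$.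
\end{proof}

\begin{thebibliography}{9}

\bibitem{LSU} Ladyzhenskaya, Solonnikov and Ural'ceva.

\bibitem{Pra} Pratelli, Ann. IHP Probab. Stat. 43 (2007).

\bibitem{Vaz} V\'azquez, \emph{The Porous Medium Equation}, Oxford University Press, 2007.

\end{thebibliography}
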